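\title{Extraspecial automorphism groups force large graph minors}

\begin{abstract}
We show that for every minor-closed class $\mathcal C$ of finite graphs, other than the class of all finite graphs, and for every prime $p$, some finite $p$-group is not the automorphism group of any graph in $\mathcal C$. This holds for every extraspecial group of order $p^{1+2n}$ once $n$ exceeds a bound that depends on $\mathcal C$ and not on $p$. The main tool is a contraction theorem: if a group acting on a connected graph has an elementary abelian quotient of rank $N$ in which every vertex stabilizer has image of rank at most $m$, then the graph has a minor of minimum degree at least $N-m$, and also one whose minimum degree is exponential in $N-m$. The resulting bound on complete minors is sharp up to a constant factor in its logarithm.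
\end{abstract}

\section{Introduction}\label{sec:intro}

Graphs are finite, undirected and simple. A \emph{minor} (or \emph{subcontraction}) of a graph $X$ is a graph obtained from a subgraph of $X$ by contracting edges, where loops and parallel edges are suppressed. A class $\mathcal C$ of graphs is \emph{minor closed} if it contains every graph isomorphic to a minor of one of its members, and \emph{proper} if it does not contain all finite graphs. The class $\mathcal C$ \emph{represents} a group $G$ if $G\cong\operatorname{Aut}X$ for some $X\in\mathcal C$.

The class of all graphs represents every finite group: by a theorem of Babai \cite{Babai}, every finite group $G$ other than $\mathbb Z_3,\mathbb Z_4,\mathbb Z_5$ is the automorphism group of a graph with at most $2|G|$ vertices, and cyclic groups are covered by Example~\ref{ex:abelian}. The members of a proper minor-closed class, on the other hand, exclude a fixed complete minor and are therefore sparse (Lemma~\ref{lem:mader}). How much symmetry is compatible with this restriction?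

\begin{example}[Abelian groups are represented by planar graphs]\label{ex:abelian}
For $q\ge1$ and $\ell\ge2$ take a cycle $v_0v_1\cdots v_{3q-1}$ and attach a pendant path of length $1$ at each $v_j$ with $j\equiv1$, and a pendant path of length $\ell$ at each $v_j$ with $j\equiv 2\pmod 3$. An automorphism preserves the unique cycle and the lengths of the pendant paths, and it is determined by its action on the cycle. These lengths read $0,1,\ell,0,1,\ell,\dots$ around the cycle. Rotations through multiples of $3$ preserve this pattern, other rotations do not, and a reflection turns it into $0,\ell,1,\dots$. So the automorphism group is $\mathbb Z_q$. A disjoint union of such graphs with distinct values of $\ell$ has pairwise nonisomorphic components, so its automorphism group is the direct product of the cyclic groups. Hence every finite abelian group is the automorphism group of a planar graph.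
\end{example}

Thus neither the order of a group nor its number of generators is an obstruction. Nor is there an obstruction to faithful actions: every finite group $G$ acts faithfully on the star $K_{1,|G|}$ by permuting the leaves regularly. A $p$-group is assembled from copies of $\mathbb Z_p$, each of which is easily realized in the plane, so one might guess that excluding a large minor still leaves room for all $p$-groups. The following statement, which was posed as a conjecture, asserts the opposite.

\begin{quote}
\textbf{Conjecture.} \emph{Let $\mathcal C$ be a proper minor-closed class of finite graphs. Then for every prime $p$ there is a finite $p$-group that is not represented by $\mathcal C$.}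
\end{quote}

We prove the conjecture. In Example~\ref{ex:abelian} the group splits into factors that act on different parts of the graph, so we look for $p$-groups that have many generators and cannot be split in this way. A group $G$ is \emph{extraspecial of order $p^{1+2n}$} if $|G|=p^{1+2n}$, the center $Z(G)$ equals the commutator subgroup $G'$ and has order $p$, and $G/Z(G)$ is elementary abelian, that is, isomorphic to the additive group of $\mathbb F_p^{2n}$. Such groups exist for every prime $p$ and every $n\ge1$: on $\mathbb F_p^n\times\mathbb F_p^n\times\mathbb F_p$ put
\begin{equation}\label{eq:heis}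
(a,b,c)(a',b',c')=(a+a',\,b+b',\,c+c'+a\cdot b').
\end{equation}
The two products of $(a,b,c)$ and $(a',b',c')$ differ only in the last coordinate, by $a\cdot b'-a'\cdot b$, so the center and the commutator subgroup both equal $\{(0,0,c)\}$.

\begin{theorem}\label{thm:main}
Let $\mathcal C$ be a minor-closed class, let $Y\notin\mathcal C$ be a graph with $h\ge1$ vertices, let $p$ be any prime, and let $n\ge2^{h-1}+2$. Then no extraspecial group of order $p^{1+2n}$ is represented by $\mathcal C$.
\end{theorem}

A proper minor-closed class omits some graph with at least one vertex, because a minor-closed class that omits the null graph (a subgraph of every graph) is empty. So Theorem~\ref{thm:main} gives, for each prime $p$, infinitely many $p$-groups not represented by $\mathcal C$, with a threshold for $n$ that does not depend on $p$. Some lower bound on $n$ is needed: the dihedral group of order $8$ is extraspecial of order $2^{1+2}$ and is the automorphism group of the $4$-cycle.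

If the threshold is allowed to depend on $p$, much more is true. Logarithms are natural.

\begin{theorem}\label{thm:sharp}
There is an absolute constant $c>0$ such that the following holds. If $n\ge7$ and $\operatorname{Aut}X$ is extraspecial of order $p^{1+2n}$, then $X$ has a minor of minimum degree at least $p^{(n-6)/4}$, and $X$ has a $K_r$ minor for some $r\ge c\,p^{(n-6)/4}/\sqrt{1+n\log p}$. Conversely, every extraspecial group of order $p^{1+2n}$ is $\operatorname{Aut}X$ for some graph $X$ with no $K_{2p^{2n+1}+1}$ minor.
\end{theorem}

The logarithm of the order of the complete minor that is forced thus lies between $\frac{n-6}{4}\log p-\frac12\log(1+n\log p)+\log c$ and $(2n+1)\log p+\log2$, and these bounds are of the same order $n\log p$ when $n$ is large.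

Both theorems rest on a statement about arbitrary group actions. Actions are left actions by automorphisms and need not be faithful; $G_v$ is the stabilizer of the vertex $v$; connected graphs are nonempty. An elementary abelian $p$-group is regarded as a vector space over $\mathbb F_p$, and its dimension is called its rank.

\begin{theorem}[Contraction theorem]\label{thm:contraction}
Let a finite group $G$ act on a finite connected graph $M$. Let $p$ be a prime and let $R\trianglelefteq G$ be such that $A:=G/R$ is elementary abelian of order $p^N$. For a vertex $v$ put $A_v:=G_vR/R\le A$, and let $m:=\max_v\dim A_v$.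
\begin{enumerate}
\item[(a)] $M$ has a minor of minimum degree at least $N-m$.
\item[(b)] If $N-m\ge1$, $w:=\lceil (N-m)/2\rceil$ and $\kappa:=\lfloor (w-1)/2\rfloor$, then $M$ has a minor of minimum degree at least $p^\kappa$.
\end{enumerate}
\end{theorem}

Each ingredient of this statement is needed. Without connectivity, $\mathbb F_p^N$ acts regularly on $p^N$ isolated vertices, with $m=0$. The term $m$ cannot be dropped, because $\mathbb F_p^N$ acts on the star with $p^N$ leaves, a tree, fixing only the center. The rank cannot be replaced by the logarithm of the order: $\mathbb Z_{p^N}$ acts freely on a cycle, whose minors have minimum degree at most $2$.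

The proof of Theorem~\ref{thm:main} runs as follows. In an extraspecial group $G$ with center $Z=\langle z\rangle$, the quotient $G/Z$ has rank $2n$, while a subgroup that does not contain $z$ has order at most $p^n$. So vertices moved by $z$ have small stabilizers. When $G$ is the full automorphism group of $X$, a subgroup of index at most $p^2$ preserves one component of the graph induced on these vertices (Section~\ref{sec:local}). The contraction theorem then gives a minor of minimum degree at least $(2n-2)-n$, and a large minimum degree forces a complete minor (Section~\ref{sec:final}). The contraction theorem is reduced in Section~\ref{sec:minors} to actions of the vector space $A$ itself, and these are treated in Section~\ref{sec:abelian}. Section~\ref{sec:final} also determines the order of magnitude of the best threshold for $n$ and gives a consequence for all $p$-groups.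

\section{Minors, minimum degree and quotients}\label{sec:minors}

For a set $F$ of vertices of a graph $M$, let $M[F]$ be the induced subgraph. We call $F$ \emph{connected} if $M[F]$ is connected, and we call two disjoint vertex sets \emph{adjacent} if an edge of $M$ joins them. A graph $Q$ is isomorphic to a minor of $M$ exactly when there are pairwise disjoint connected sets $F_q$, $q\in V(Q)$, such that $F_q$ and $F_{q'}$ are adjacent whenever $qq'\in E(Q)$; the $F_q$ are the \emph{branch sets}. In particular, $M$ has a minor of minimum degree at least $d$ if and only if there is a nonempty family of pairwise disjoint connected sets each of which is adjacent to at least $d$ of the others. A minor of a minor of $M$ is a minor of $M$.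

\subsection*{From minimum degree to complete minors}

\begin{lemma}[Mader]\label{lem:mader}
For $r\ge2$, every nonempty graph with $|E|\ge2^{r-2}|V|$ has a $K_r$ minor. In particular, for $r\ge1$, a nonempty graph of minimum degree at least $2^{r-1}$ has a $K_r$ minor.
\end{lemma}

\begin{proof}
We use induction on $r$. For $r=2$ the graph has an edge. Let $r\ge3$, and among the nonempty minors $Q$ of the given graph with $|E(Q)|\ge2^{r-2}|V(Q)|$ choose one with the fewest vertices; it has an edge. Let $xy\in E(Q)$ and let $c$ be the number of common neighbors of $x$ and $y$. Contracting $xy$ removes one vertex and $1+c$ edges, so the choice of $Q$ gives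
\[
|E(Q)|-1-c<2^{r-2}\bigl(|V(Q)|-1\bigr)\le|E(Q)|-2^{r-2},
\]
and therefore $c\ge2^{r-2}$. Fix a vertex $x$ with nonempty neighborhood $N(x)$. Every $y\in N(x)$ has at least $2^{r-2}$ neighbors in $N(x)$, so $Q[N(x)]$ has at least $2^{r-3}|N(x)|$ edges. By induction it has a $K_{r-1}$ minor, and $\{x\}$ is a further branch set adjacent to all the others. For the last statement, minimum degree $2^{r-1}$ gives $|E|\ge\frac12 2^{r-1}|V|$ when $r\ge2$, and for $r=1$ any vertex is a $K_1$.
\end{proof}

\subsection*{Passing to a quotient}

Let a group $R$ act on a graph $M$. The \emph{quotient graph} $M/R$ has the $R$-orbits as vertices, two distinct orbits being adjacent if an edge of $M$ joins them. It need not be a minor of $M$, since orbits need not be connected. Minimum degree of minors nevertheless lifts.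

\begin{lemma}\label{lem:lift}
If $M/R$ has a minor of minimum degree at least $d$, then so does $M$.
\end{lemma}

\begin{proof}
If two orbits $O,O'$ are adjacent, then \emph{every} vertex of $O$ has a neighbor in $O'$: if $uu'$ is an edge with $u\in O$, $u'\in O'$, then $\rho u$ is adjacent to $\rho u'$ for all $\rho\in R$.

Let $\bar F_1,\dots,\bar F_s$ be pairwise disjoint connected sets in $M/R$, each adjacent to at least $d$ of the others, and let $F_i\subseteq V(M)$ be the union of the orbits in $\bar F_i$. Let $Q$ be the vertex set of a component of $M[F_i]$. If $Q$ meets an orbit $O\in\bar F_i$ and $O'\in\bar F_i$ is adjacent to $O$, then a vertex of $Q\cap O$ has a neighbor in $O'\subseteq F_i$, so $Q$ meets $O'$. Since $\bar F_i$ is connected, $Q$ meets every orbit in $\bar F_i$. If $\bar F_i$ is adjacent to $\bar F_j$, through orbits $O\in\bar F_i$ and $O'\in\bar F_j$, then a vertex of $Q\cap O$ has a neighbor in $O'$, so $Q$ is adjacent to some component of $M[F_j]$. Hence, in the family of all components of all $M[F_i]$, each member is adjacent to at least $d$ others.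
\end{proof}

\begin{remark}\label{rem:ico}
Complete minors do not lift. The icosahedron has $12$ vertices of degree $5$, and no two neighbors of a vertex are antipodal, so its quotient by the antipodal map is $K_6$; but the icosahedron is planar and has no $K_6$ minor. This is why Theorem~\ref{thm:contraction} is stated for minimum degree, and why complete minors are extracted only at the end.
\end{remark}

In the situation of Theorem~\ref{thm:contraction}, the group $A=G/R$ acts on $M/R$ by $gR\cdot Rv=Rgv$, because $R$ is normal. The graph $M/R$ is connected, since a path in $M$ passes through a sequence of orbits in which consecutive terms are equal or adjacent. The element $gR$ fixes $Rv$ if and only if $gv\in Rv$, that is, $g\in RG_v=G_vR$; so the stabilizer of $Rv$ in $A$ is $A_v$. By Lemma~\ref{lem:lift}, and because $K_{q,q}$ has minimum degree $q$, Theorem~\ref{thm:contraction} follows from the next proposition, applied to $A$ acting on $M/R$.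

\begin{proposition}\label{prop:abelian}
Let $A$ be an elementary abelian group of order $p^N$ acting on a finite connected graph $M$, and let $m$ be the largest rank of a vertex stabilizer $A_v$. Then $M$ has a minor of minimum degree at least $N-m$. If $N-m\ge1$ and $w,\kappa$ are as in Theorem~\ref{thm:contraction}, then $M$ has a $K_{p^\kappa,p^\kappa}$ minor.
\end{proposition}

\subsection*{Branch sets indexed by a vector space}

The proof of Proposition~\ref{prop:abelian} produces branch sets indexed by a vector space, with adjacencies along fixed directions as in a grid. A grid of dimension $j$ has degree linear in $j$, but it contains a minor of exponentially large degree. In the $3$-cube, contract the two horizontal edges of the bottom face and the two transversal edges of the top face: each contracted bottom edge is joined to each contracted top edge, which gives $K_{2,2}$. The same construction works in every odd dimension.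

Let $W$ be a finite vector space over $\mathbb F_p$ and let $(F_\lambda)_{\lambda\in W}$ be pairwise disjoint connected vertex sets of a graph $M$. A nonzero vector $\delta\in W$ is a \emph{step} of this family if $F_\lambda$ is adjacent to $F_{\lambda+\delta}$ for every $\lambda\in W$.

\begin{lemma}\label{lem:steps}
\begin{enumerate}
\item[(a)] If a subspace $U\le W$ is spanned by steps, then $\bigcup_{\lambda\in\mu+U}F_\lambda$ is connected for every $\mu\in W$.
\item[(b)] If there are $2\kappa+1$ linearly independent steps, then $M$ has a $K_{p^\kappa,p^\kappa}$ minor.
\end{enumerate}
\end{lemma}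

\begin{proof}
(a) Over $\mathbb F_p$ every element of $U$ is a sum of steps lying in $U$, with repetitions. So every $F_\lambda$ with $\lambda\in\mu+U$ is reached from $F_\mu$ through a chain of sets of the union in which consecutive sets are adjacent.

(b) Let the steps be $\beta,a_1,\dots,a_\kappa,b_1,\dots,b_\kappa$, and let $U_1=\langle a_1,\dots,a_\kappa\rangle$ and $U_2=\langle b_1,\dots,b_\kappa\rangle$. Put
\[
P_y=\bigcup_{\lambda\in y+U_1}F_\lambda\quad(y\in U_2),\qquad\qquad Q_x=\bigcup_{\lambda\in\beta+x+U_2}F_\lambda\quad(x\in U_1).
\]
These sets are connected by (a). They are pairwise disjoint: the cosets $y+U_1$ are distinct and lie in $U_1+U_2$, while the cosets $\beta+x+U_2$ are distinct and lie in $\beta+U_1+U_2$. Finally $F_{x+y}\subseteq P_y$ is adjacent to $F_{x+y+\beta}\subseteq Q_x$, so each of the $p^\kappa$ sets $P_y$ is adjacent to each of the $p^\kappa$ sets $Q_x$.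
\end{proof}

\section{Elementary abelian groups acting on connected graphs}\label{sec:abelian}

In this section we prove Proposition~\ref{prop:abelian}. We write $A$ additively and $x\cdot v$ for the action. Since $A$ is abelian, vertices in the same orbit have the same stabilizer.

\subsection*{A fundamental tree}

Connectivity enters through a connected set of orbit representatives. We write $t\in T$ for a vertex of a tree $T$.

\begin{lemma}\label{lem:tree}
There is a subtree $T$ of $M$ that contains exactly one vertex of each orbit. Let $S$ be the set of $g\in A$ such that $t$ is adjacent to $g\cdot t'$ for some $t,t'\in T$. Then $A$ is spanned by $S$ and the stabilizers $A_t$, $t\in T$.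
\end{lemma}

\begin{proof}
Let $T$ be a maximal subtree with at most one vertex in each orbit. If $T$ missed an orbit, then by connectivity some vertex $x\cdot t$ with $t\in T$ would have a neighbor $y$ in an orbit missed by $T$; then $(-x)\cdot y$ is adjacent to $t$ and could be added to $T$.

Let $A'$ be the span of $S$ and the $A_t$, and let $F=\{a\cdot t:a\in A',\,t\in T\}$. A neighbor of $a\cdot t\in F$ has the form $g\cdot t'$ with $g\in A$, $t'\in T$; then $(g-a)\cdot t'$ is adjacent to $t$, so $g-a\in S$ and $g\in A'$. Thus $F$ contains all neighbors of its vertices, and $F=V(M)$. Now let $g\in A$ and $t\in T$. Then $g\cdot t=a\cdot t'$ with $a\in A'$ and $t'\in T$; here $t'=t$ because both lie in one orbit, so $g-a\in A_t$ and $g\in A'$.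
\end{proof}

Every vertex of $M$ is $x\cdot t$ with $t\in T$ unique and $x$ unique modulo $A_t$, and $m=\max_{t\in T}\dim A_t$.

If the action is free ($m=0$), the first assertion of Proposition~\ref{prop:abelian} is now immediate. The translates $x\cdot T$ are pairwise disjoint and connected, $S$ contains a basis $g_1,\dots,g_N$ of $A$, and $x\cdot T$ is adjacent to $(x+g_i)\cdot T$ for each $i$. The difficulty is that, when stabilizers are nontrivial, the translates overlap: $x\cdot T$ and $(x+s)\cdot T$ share the vertex $x\cdot t$ for $s\in A_t$. Merging overlapping translates leaves branch sets indexed by $A/\sum_tA_t$, which may be trivial even though each $A_t$ is small.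

\subsection*{An example where the stabilizers span the group}

\begin{example}\label{ex:lines}
Let $A=\mathbb F_p^N$ with standard basis $e_1,\dots,e_N$, $N\ge2$. Let $M$ have $N$ orbits, with representatives $t_1,\dots,t_N$ and stabilizers $A_{t_i}=\langle e_i\rangle$, and let the edges be $\{x\cdot t_1,\,x\cdot t_i\}$ for $x\in A$ and $2\le i\le N$. The tree $T$ is the star with center $t_1$. The graph is connected, since $x\cdot t_1$ and $(x+e_i)\cdot t_1$ have the common neighbor $x\cdot t_i$. Here $m=1$, and we look for a minor of minimum degree $N-1$.

No $A$-invariant partition of $V(M)$ into connected sets achieves this when $N-1>p$. The edges inside the parts form a union of edge orbits. If all edge orbits occur, there is only one part. If the orbit of $t_1t_i$ does not occur, then $\{t_i\}$ is a part, and $t_i$ has only $p$ neighbors.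

A partition that is not invariant does better. Label the vertex $x\cdot t_1$ by $\psi_1(x)=(x_2,\dots,x_N)$. A vertex $x\cdot t_i$ does not determine $x_i$, but it determines $x_1$; label it by the vector $\psi_i(x)$ obtained from $\psi_1(x)$ by writing $x_1$ in place of $x_i$. Let $Y_\lambda$ be the set of vertices with label $\lambda\in\mathbb F_p^{N-1}$. Given a vertex $x\cdot t_i$ of $Y_\lambda$, we may change $x_i$ so that $x_i=x_1$; then $\psi_1(x)=\psi_i(x)=\lambda$, so $x\cdot t_i$ is adjacent to the unique vertex of $Y_\lambda$ in the orbit of $t_1$. Thus $Y_\lambda$ is connected. The labels of the ends of an edge $\{x\cdot t_1,x\cdot t_i\}$ agree except in the coordinate indexed by $i$, where they are the arbitrary values $x_i$ and $x_1$. So $Y_\lambda$ is adjacent to $Y_\mu$ whenever $\lambda$ and $\mu$ differ in exactly one coordinate, and the contraction has minimum degree $(N-1)(p-1)\ge N-1$. Figure~\ref{fig:lines} shows the case $p=2$, $N=3$.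
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95, every node/.style={draw, inner sep=2pt, font=\small}]
\node (a) at (0,0) {00}; \node (b) at (4,0) {10};
\node (c) at (0,4) {01}; \node (d) at (4,4) {11};
\node[circle] (h1) at (2,-0.6) {00}; \node[circle] (h2) at (2,0.6) {10};
\node[circle] (h3) at (2,3.4) {01}; \node[circle] (h4) at (2,4.6) {11};
\node[circle,fill=gray!30] (v1) at (-0.6,2) {00}; \node[circle,fill=gray!30] (v2) at (0.6,2) {01};
\node[circle,fill=gray!30] (v3) at (3.4,2) {10}; \node[circle,fill=gray!30] (v4) at (4.6,2) {11};
\draw[line width=2pt] (a)--(h1) (b)--(h2) (c)--(h3) (d)--(h4) (a)--(v1) (c)--(v2) (b)--(v3) (d)--(v4);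
\draw (b)--(h1) (a)--(h2) (d)--(h3) (c)--(h4) (c)--(v1) (a)--(v2) (d)--(v3) (b)--(v4);
\end{tikzpicture}
\caption{A graph on which $\mathbb F_2^3$ acts with three vertex orbits (squares, white circles, gray circles) whose stabilizers are the three coordinate axes. Every label in $\mathbb F_2^2$ occurs once in each orbit. Vertices with equal labels are joined by thick edges; contracting the thick edges gives a $4$-cycle.}
\label{fig:lines}
\end{figure}

\subsection*{Linear labels}

We imitate the example. Choose $t_0\in T$ with $\dim A_{t_0}=m$, root $T$ at $t_0$, and put $L:=A/A_{t_0}$, so that $\dim L=N-m$ and $L$ is in bijection with the orbit of $t_0$. We want linear maps $\psi_t:A\to L$ and the label $\psi_t(x)$ on the vertex $x\cdot t$. Three properties are required. The label must be well defined, so $\psi_t$ must vanish on $A_t$. Each vertex must have a neighbor with the same label one level closer to the root, so that label classes are connected; the neighbors of $x\cdot b$ given by the tree edge from $b$ to its parent $r$ are the vertices $(x+s)\cdot r$, $s\in A_b$, whose labels fill the coset $\psi_r(x)+\psi_r(A_b)$, so $\psi_b(x)$ must lie in this coset. Finally, every label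 must occur in every orbit, so that every edge of $T$ contributes to the degree of every class; so $\psi_t$ must be onto. A surjection onto $L$ that vanishes on $A_t$ exists only if $\dim A_t\le m$, and this is why the root is chosen with the largest stabilizer.

\begin{lemma}\label{lem:labels}
There are surjective linear maps $\psi_t:A\to L$ $(t\in T)$ with kernels $K_t\supseteq A_t$, where $\psi_{t_0}$ is the quotient map, such that for every non-root vertex $b$ with parent $r$ the subspace $D_b:=\psi_r(A_b)$ satisfies
\begin{equation}\label{eq:labels}
(\psi_b-\psi_r)(A)\subseteq D_b,\qquad \psi_b(K_r)=D_b .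
\end{equation}
\end{lemma}

\begin{proof}
We construct the maps from the root outward; surjectivity means that every kernel has dimension $m$. Suppose $\psi_r$ is given. Since $\dim A_b\le m=\dim K_r\le\dim(A_b+K_r)$, there is a subspace $K_b$ with $A_b\le K_b\le A_b+K_r$ and $\dim K_b=m$. Put $J:=K_b+K_r=A_b+K_r$. Then $\psi_r(J)=\psi_r(A_b)=D_b$, and
\[
\dim D_b=\dim J-\dim K_r=\dim J-\dim K_b ,
\]
so there is a linear map $\varphi$ from $J$ onto $D_b$ with kernel $K_b$. Write $A=W\oplus J$ and define $\psi_b(u+y):=\psi_r(u)+\varphi(y)$ for $u\in W$, $y\in J$.

If $\psi_r(u)=\psi_r(y)$ with $u\in W$ and $y\in J$, then $u-y\in K_r\le J$, so $u=0$. Hence $\psi_r$ is injective on $W$ and $L=\psi_r(W)\oplus D_b$. It follows that $\psi_b$ is onto $L$ and has kernel $K_b$. The map $\psi_b-\psi_r$ vanishes on $W$ and sends $J$ into $D_b$. Finally, $\psi_b(K_r)=\psi_b(K_r+K_b)=\varphi(J)=D_b$.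
\end{proof}

In Example~\ref{ex:lines}, $K_{t_i}=\langle e_i\rangle$, $J=\langle e_1,e_i\rangle$, and $\varphi$ sends $x_1e_1+x_ie_i$ to $x_1$ times the image of $e_i$ in $L$.

For $\lambda\in L$ put
\[
Y_\lambda:=\{x\cdot t:\ t\in T,\ x\in A,\ \psi_t(x)=\lambda\}.
\]
Since $A_t\le K_t$, each vertex has a well-defined label, and the sets $Y_\lambda$ partition $V(M)$.

\begin{lemma}\label{lem:connected}
Each $Y_\lambda$ is connected.
\end{lemma}

\begin{proof}
Since $\psi_{t_0}$ is onto with kernel $A_{t_0}$, the set $Y_\lambda$ contains exactly one vertex in the orbit of $t_0$. We show that every vertex of $Y_\lambda$ is joined to it by a path in $Y_\lambda$. Let $x\cdot b\in Y_\lambda$ with $b\neq t_0$ and let $r$ be the parent of $b$. By \eqref{eq:labels}, $\lambda-\psi_r(x)=\psi_b(x)-\psi_r(x)\in D_b=\psi_r(A_b)$, so there is $s\in A_b$ with $\psi_r(x+s)=\lambda$. The vertex $(x+s)\cdot r$ lies in $Y_\lambda$ and is adjacent to $(x+s)\cdot b=x\cdot b$. Repeating this, we reach the orbit of $t_0$.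
\end{proof}

\subsection*{Adjacencies between the classes}

Two kinds of edges are available: translates of edges of $T$, and the edges that define $S$. The first kind changes the label within the subspace
\[
D:=\sum_{b\ne t_0}D_b\le L ,
\]
and we control this change exactly. The second kind accounts for $L/D$, but we control its effect only modulo $D$.

Summing the first relation in \eqref{eq:labels} along the path from $t_0$ to $t$ shows that the surjection $\pi:A\to L/D$, $\pi(x):=\psi_{t_0}(x)+D$, satisfies
\begin{equation}\label{eq:pi}
\pi(x)=\psi_t(x)+D\qquad(x\in A,\ t\in T).
\end{equation}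
In particular $\pi$ vanishes on every $A_t$, so $\pi(S)$ spans $L/D$ by Lemma~\ref{lem:tree}. Let $j:=\dim D$ and $k:=\dim L/D$, so that $j+k=N-m$. Choose a basis $\delta_1,\dots,\delta_j$ of $D$ from $\bigcup_bD_b$, and choose $g_1,\dots,g_k\in S$ such that the elements $\gamma_i:=\pi(g_i)$ form a basis of $L/D$. Fix $t_i,t_i'\in T$ with $t_i$ adjacent to $g_i\cdot t_i'$.

\begin{lemma}\label{lem:adjacent}
\begin{enumerate}
\item[(i)] Each $\delta_i$ is a step of the family $(Y_\lambda)_{\lambda\in L}$.
\item[(ii)] For every $\lambda\in L$ and $1\le i\le k$ there is $\mu\in L$ with $\mu+D=(\lambda+D)+\gamma_i$ such that $Y_\lambda$ is adjacent to $Y_\mu$.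
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Let $\delta=\delta_i\in D_b$, let $r$ be the parent of $b$, and let $\lambda\in L$. Choose $x$ with $\psi_r(x)=\lambda$. By \eqref{eq:labels}, $\lambda+\delta-\psi_b(x)=\delta-(\psi_b-\psi_r)(x)$ lies in $D_b=\psi_b(K_r)$, so it equals $\psi_b(y)$ for some $y\in K_r$. Then $\psi_r(x+y)=\lambda$ and $\psi_b(x+y)=\lambda+\delta$, and the edge $\{(x+y)\cdot r,(x+y)\cdot b\}$ joins $Y_\lambda$ to $Y_{\lambda+\delta}$.

(ii) Choose $x$ with $\psi_{t_i}(x)=\lambda$ and put $\mu:=\psi_{t_i'}(x+g_i)$. The edge $\{x\cdot t_i,(x+g_i)\cdot t_i'\}$ has its ends in $Y_\lambda$ and $Y_\mu$. By \eqref{eq:pi}, $\mu+D=\pi(x)+\pi(g_i)=(\lambda+D)+\gamma_i$, and $\mu\ne\lambda$ because $\gamma_i\neq0$.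
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:abelian}]
The sets $Y_\lambda$ are pairwise disjoint and connected. By Lemma~\ref{lem:adjacent}, $Y_\lambda$ is adjacent to $Y_\mu$ for the $j$ distinct labels $\mu=\lambda+\delta_i$, which lie in $(\lambda+D)\setminus\{\lambda\}$, and for one label $\mu$ in each of the $k$ cosets $(\lambda+D)+\gamma_i$, which are distinct and differ from $\lambda+D$. So $Y_\lambda$ is adjacent to at least $j+k=N-m$ other classes, which proves the first assertion.

Let $N-m\ge1$. Lemma~\ref{lem:steps}(b) needs exact steps, which the $\gamma_i$ do not provide for the family $(Y_\lambda)$. We therefore use only one of the two kinds of edges, and this costs a factor $2$ in the exponent. Since $j+k=N-m>2(w-1)$, we have $j\ge w$ or $k\ge w$, and $w\ge2\kappa+1$.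

If $j\ge w$, the family $(Y_\lambda)_{\lambda\in L}$ has the linearly independent steps $\delta_1,\dots,\delta_{2\kappa+1}$, and Lemma~\ref{lem:steps}(b) applies.

If $k\ge w$, we merge the classes along $D$: for a coset $\nu\in L/D$ let $U_\nu:=\bigcup_{\lambda\in\nu}Y_\lambda$. These sets are pairwise disjoint, and they are connected by Lemma~\ref{lem:steps}(a), since $D$ is spanned by the steps $\delta_i$. By Lemma~\ref{lem:adjacent}(ii), $U_\nu$ is adjacent to $U_{\nu+\gamma_i}$ for all $\nu$ and $i$. So the family $(U_\nu)_{\nu\in L/D}$ has the linearly independent steps $\gamma_1,\dots,\gamma_{2\kappa+1}$, and Lemma~\ref{lem:steps}(b) applies again.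
\end{proof}

This completes the proof of Theorem~\ref{thm:contraction}.

\section{Localizing an extraspecial automorphism group}\label{sec:local}

Let $G$ be extraspecial of order $p^{1+2n}$ with center $Z=\langle z\rangle$, and let $[x,y]=xyx^{-1}y^{-1}$. We use two properties of $G$.

\begin{lemma}\label{lem:extra}
\begin{enumerate}
\item[(a)] Every centralizer $C_G(u)$, $u\in G$, has index at most $p$.
\item[(b)] Every subgroup $B\le G$ with $z\notin B$ satisfies $B\cap Z=1$ and $|B|\le p^n$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The index is the number of conjugates $gug^{-1}=[g,u]u$, and these lie in $G'u=Zu$.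

(b) Commutators are central, so $[xy,v]=x[y,v]vx^{-1}v^{-1}=[x,v][y,v]$; also $[v,x]=[x,v]^{-1}$ and $[x,x]=1$, and $[x,y]$ depends only on the cosets $xZ$ and $yZ$. Hence the commutator defines an alternating bilinear form on $G/Z\cong\mathbb F_p^{2n}$ with values in $Z\cong\mathbb F_p$. It is nondegenerate, because an element that commutes with all of $G$ lies in $Z$. For a nondegenerate form, $\dim U+\dim U^\perp=2n$ for every subspace $U$, so $U\le U^\perp$ implies $\dim U\le n$.

Since $Z$ has prime order and $z\notin B$, we have $B\cap Z=1$. Commutators of elements of $B$ lie in $B\cap G'=1$, so $U=BZ/Z$ satisfies $U\le U^\perp$, and $|B|=|U|\le p^n$.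
\end{proof}

The bound in (b) is attained by the subgroup $\{(a,0,0)\}$ of the group \eqref{eq:heis}.

Now let $G=\operatorname{Aut}X$. Theorem~\ref{thm:contraction} cannot be applied to $X$ directly: $X$ need not be connected, and a vertex fixed by $z$ may be fixed by all of $G$. Deleting the vertices fixed by $z$ makes all stabilizers small, by Lemma~\ref{lem:extra}(b), but may break the graph into many components that $G$ permutes. The point is that $z$ can be restricted to one $Z$-orbit of components. The restriction is again an automorphism of $X$, hence an element of $G$, and by Lemma~\ref{lem:extra}(a) it has few conjugates; so the orbit has few images under $G$.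

\begin{lemma}\label{lem:local}
Let $n\ge2$ and let $G=\operatorname{Aut}X$ be extraspecial of order $p^{1+2n}$ with center $Z$. Then there are a subgroup $H\le G$ and an $H$-invariant connected vertex set $K$ such that $Z\le H$, the group $H/Z$ is elementary abelian of rank at least $2n-2$, and $\dim H_vZ/Z\le n$ for every $v\in K$.
\end{lemma}

\begin{proof}
Let $V_0$ be the set of vertices moved by $z$; it is nonempty since $z\ne1$. It is $G$-invariant, because $zgv=gv$ if and only if $zv=v$. So $G$ permutes the components of $X[V_0]$. Let $K$ be the vertex set of a component, let $\mathcal O=\{z^iK:i\in\mathbb Z\}$, so $|\mathcal O|\le p$, and let $F$ be the union of the members of $\mathcal O$.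

Let $u$ be the permutation of $V(X)$ that agrees with $z$ on $F$ and fixes all other vertices. We claim that $u\in\operatorname{Aut}X$. As $X$ is finite, it suffices to show that $u$ maps edges to edges. An edge inside $F$ is mapped as by $z$, and an edge disjoint from $F$ is fixed. Let $\{a,y\}$ be an edge with $a\in F$ and $y\notin F$. Then $y\notin V_0$, since otherwise $y$ would lie in the component of $a$. So $zy=y$, and $\{ua,uy\}=\{za,zy\}$ is an edge. Thus $u\in G$.

For $g\in G$, the conjugate $gug^{-1}$ acts as $gzg^{-1}=z$ on $gF$ and fixes all other vertices. Since $z$ moves every vertex of $V_0$, we have $gug^{-1}=u$ if and only if $gF=F$. So the stabilizer $G_F$ of the set $F$ is $C_G(u)$, of index at most $p$. Let $H$ be the stabilizer of the set $K$ in $G$. If $gK=K$ then $gz^iK=z^iK$ for all $i$, so $H\le G_F$. The group $G_F$ permutes the components contained in $F$, which are the members of $\mathcal O$, so $|G_F:H|\le|\mathcal O|\le p$. Hence $|G:H|\le p^2$.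

If $z\notin H$, then $|H|\le p^n$ by Lemma~\ref{lem:extra}(b), so $|G:H|\ge p^{n+1}>p^2$; here $n\ge2$ is used. Therefore $Z\le H$, and $H/Z$ is a subspace of $G/Z$ of codimension at most $2$. For $v\in K$ we have $z\notin H_v$, so $H_vZ/Z\cong H_v$ has order at most $p^n$ by Lemma~\ref{lem:extra}(b).
\end{proof}

\begin{remark}\label{rem:local}
The hypothesis that $G$ is the \emph{full} automorphism group is used only to conclude that $u\in G$, and the lemma fails without it. For the action of $G$ on the star $K_{1,|G|}$, a subgroup containing $z$ fixes no leaf, so an invariant connected set contains the center, whose stabilizer is the whole subgroup; there $u$ is a $p$-cycle on leaves and does not belong to $G$. Note also that, once $Z\le H$ is known, $\mathcal O=\{K\}$ and $|G:H|\le p$. We have not tried to optimize additive constants and do not use this.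
\end{remark}

\section{Complete minors and the threshold}\label{sec:final}

Let $n\ge2$ and let $\operatorname{Aut}X$ be extraspecial of order $p^{1+2n}$. Apply Theorem~\ref{thm:contraction} to the group $H$ of Lemma~\ref{lem:local} acting on the connected graph $X[K]$, with $R=Z$. The parameters satisfy $N\ge2n-2$ and $m\le n$, so
\begin{equation}\label{eq:gap}
N-m\ \ge\ n-2 ,
\end{equation}
and every minor of $X[K]$ is a minor of $X$.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Suppose that $X\in\mathcal C$ and that $\operatorname{Aut}X$ is extraspecial of order $p^{1+2n}$ with $n\ge2^{h-1}+2$. By Theorem~\ref{thm:contraction}(a) and \eqref{eq:gap}, $X$ has a minor of minimum degree at least $n-2\ge2^{h-1}$. By Lemma~\ref{lem:mader}, $X$ has a $K_h$ minor. Since $Y$ is isomorphic to a subgraph of $K_h$ and $\mathcal C$ is minor closed, $Y\in\mathcal C$, a contradiction.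
\end{proof}

For the quantitative results we replace Lemma~\ref{lem:mader} by the theorem of Kostochka \cite{Kostochka} and Thomason \cite{Thomason}: \emph{there is an absolute constant $c'>0$ such that every graph of average degree at least $d\ge2$ has a $K_r$ minor with $r\ge c'd/\sqrt{\log d}$.}

\begin{proof}[Proof of Theorem~\ref{thm:sharp}]
Let $n\ge7$. By \eqref{eq:gap}, $N-m\ge1$, $w\ge(n-2)/2$ and $\kappa\ge(w-2)/2\ge(n-6)/4$. So Theorem~\ref{thm:contraction}(b) gives a minor of minimum degree at least $d:=p^{(n-6)/4}$. Put $c:=\min(c',\frac12)$. If $d\ge2$, then $\log d\le1+n\log p$, and the theorem of Kostochka and Thomason gives a $K_r$ minor with $r\ge c'd/\sqrt{1+n\log p}$. If $d<2$, then $cd/\sqrt{1+n\log p}<1$, and $r=1$ will do.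

Conversely, an extraspecial group $G$ of order $p^{2n+1}$ is nonabelian, so by Babai's theorem \cite{Babai} it is $\operatorname{Aut}X$ for a graph $X$ with at most $2p^{2n+1}$ vertices. Such a graph has no minor with $2p^{2n+1}+1$ vertices.
\end{proof}

The graphs without a $K_h$ minor form the largest minor-closed class that omits $K_h$, so they are the natural test case for the threshold in Theorem~\ref{thm:main}.

\begin{corollary}\label{cor:threshold}
For $h\ge3$ and a prime $p$, let $n_0(h,p)$ be the least integer $\ell\ge1$ such that, for all $n\ge\ell$, no extraspecial group of order $p^{1+2n}$ is represented by the graphs without $K_h$ minor. There are absolute constants $c_1,c_2>0$ such that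
\[
\frac{\log(h/2)}{2\log p}-c_1\ \le\ n_0(h,p)\ \le\ c_2\Bigl(1+\frac{\log h}{\log p}\Bigr).
\]
\end{corollary}

\begin{proof}
\emph{Lower bound.} Put $\theta:=\log(h/2)/(2\log p)$. The inequality $n<\theta-\frac12$ is equivalent to $2p^{2n+1}<h$. For an integer $n\ge1$ with this property, Babai's graph for an extraspecial group of order $p^{1+2n}$ has fewer than $h$ vertices, hence no $K_h$ minor, and so $n_0(h,p)>n$. Thus $n_0(h,p)\ge1$ exceeds every positive integer below $\theta-\frac12$, which gives $n_0(h,p)\ge\theta-\frac12$.

\emph{Upper bound.} Fix $c''\ge1$ with $c'c''\ge\sqrt{\alpha}$, where $\alpha:=\log c''+\frac32$, and put $d:=c''h\sqrt{\log h}\ge2$. Since $\log h>1$, we have $\log d\le\log c''+\frac32\log h\le\alpha\log h$, and so $c'd/\sqrt{\log d}\ge c'c''h/\sqrt\alpha\ge h$. Hence minimum degree at least $d$ forces a $K_h$ minor. If $n\ge7$ and an extraspecial group of order $p^{1+2n}$ is $\operatorname{Aut}X$ with $X$ free of $K_h$ minors, then Theorem~\ref{thm:sharp} gives $p^{(n-6)/4}<d$, that is, $n<6+4\log d/\log p\le6+4\alpha\log h/\log p$. Therefore $n_0(h,p)\le\lceil6+4\alpha\log h/\log p\rceil\le7+4\alpha\log h/\log p$, and $c_2=\max(7,4\alpha)$ works.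
\end{proof}

Finally, the contraction theorem constrains every action of a $p$-group on a connected graph with an excluded minor. Recall that the Frattini subgroup $\Phi(G)$ of a finite group $G$ is the intersection of its maximal subgroups; it is normal, and $G/\Phi(G)$ is elementary abelian when $G$ is a $p$-group.

\begin{corollary}\label{cor:frattini}
If a finite $p$-group $G$ acts on a finite connected graph $M$ without $K_h$ minor, then some vertex $v$ satisfies $|G:G_v\Phi(G)|<p^{2^{h-1}}$.
\end{corollary}

\begin{proof}
Theorem~\ref{thm:contraction}(a) with $R=\Phi(G)$ gives a minor of minimum degree at least $N-m$, so $N-m<2^{h-1}$ by Lemma~\ref{lem:mader}. For a vertex $v$ with $\dim A_v=m$ we have $|G:G_v\Phi(G)|=|A:A_v|=p^{N-m}$.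
\end{proof}

In other words, $G$ is generated by the stabilizer $G_v$ and fewer than $2^{h-1}$ further elements: choose $N-m$ elements whose images span $A$ modulo $A_v$; if together with $G_v$ they generated a proper subgroup, it would lie in a maximal subgroup, which contains $\Phi(G)$ and hence would be all of $G$.

\begin{thebibliography}{9}

\bibitem{Babai}
Babai, \emph{On the minimum order of graphs with given group}, Canad. Math. Bull. \textbf{17} (1974).

\bibitem{Kostochka}
Kostochka, Combinatorica \textbf{4} (1984).

\bibitem{Thomason}
Thomason, Math. Proc. Cambridge Philos. Soc. \textbf{95} (1984).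

\end{thebibliography}
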